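\title{Best uniform approximations that all vanish at the origin}

\begin{abstract}
Let $P_n$ be the polynomial of best uniform approximation of degree at most $n$ to a real function $f\in C[-1,1]$. If $f$ is odd, then $P_n(0)=0$ for every $n$, and it has been conjectured that the converse holds. We construct a continuous function that is not odd and has $P_n(0)=0$ for all $n$. It is the sum of an odd self-similar series in Chebyshev polynomials, whose tails equioscillate, and a small even series that vanishes wherever the odd one is extremal. In the other direction, if the even part of $f$ is $G(x^2)$ with $G\in C^\infty[0,1]$ and $\liminf_{m\to\infty}(2/\pi)^m\|G^{(m)}\|=0$, then the conditions $P_{2m+1}(0)=0$ force $f$ to be odd; this covers every entire function of finite exponential type.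
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $f$ be a real continuous function on $[-1,1]$. For $n=0,1,2,\dots$ let $P_n$ be its polynomial of best uniform approximation of degree at most $n$, that is, the unique real polynomial $p$ with $\deg p\le n$ that minimizes $\|f-p\|=\max_{[-1,1]}|f-p|$. If $f$ is odd, then $-P_n(-x)$ is as close to $f$ as $P_n(x)$ is, so uniqueness makes $P_n$ odd, and in particular $P_n(0)=0$. The following conjecture asserts that these values alone detect oddness.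

\medskip
\noindent\textbf{Conjecture.} \emph{If $f\in C[-1,1]$ and $P_n(0)=0$ for $n=0,1,2,\dots$, then $f$ is odd.}
\medskip

The simplest cases support it. Since $P_0=\frac12(\max f+\min f)$, the first condition says that the range of $f$ is symmetric about $0$. For $f(x)=c_2x^2+c_1x+c_0$ one has $P_2=f$ and $P_1=c_1x+c_0+\frac12c_2$, so the conditions give $c_0=c_2=0$. The analogue for approximation in the mean is true in a few lines. Let $s_n=\sum_{j\le n}a_jT_j$ be the partial sums of the Chebyshev expansion of $f$, which are the best approximations in $L^2$ with weight $(1-x^2)^{-1/2}$. Then $s_n(0)-s_{n-1}(0)=a_n\cos(n\pi/2)$, so if all $s_n(0)$ vanish, then all even coefficients vanish; the even part of $f$ is then orthogonal to every polynomial, hence zero. Each even degree carries one condition and one coefficient, and one would guess that the uniform norm behaves in the same way. Saff and Varga \cite{SV} proved the conjecture for entire functions of exponential type less than $\pi/2$, even under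 the weaker assumption that $P_{2m+1}(0)=0$ for $m=0,1,2,\dots$.

The map $f\mapsto P_n$ is not linear, however, and $P_n$ reacts only to what happens where the error $|f-P_n|$ is largest. This leaves room for a counterexample.

\begin{theorem}\label{thm:counter}
There is a real $f\in C[-1,1]$, not odd, with $P_n(0)=0$ for every $n=0,1,2,\dots$.
\end{theorem}

The function that we construct is H\"older continuous (Remark~\ref{rem:holder}). When the even part of $f$ is smooth and its derivatives grow slowly, the conjecture is true.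

\begin{theorem}\label{thm:positive}
Let $f\in C[-1,1]$ have even part $\frac12(f(x)+f(-x))=G(x^2)$ with $G\in C^\infty[0,1]$ and
\[
\liminf_{m\to\infty}\,(2/\pi)^m\|G^{(m)}\|_{[0,1]}=0 .
\]
If $P_{2m+1}(0)=0$ for $m=0,1,2,\dots$, then $f$ is odd. In particular this holds if $f$ is the restriction of an entire function with $|f(z)|\le Ce^{c|z|^2}$, $c<\pi/2$, hence for every entire $f$ of finite exponential type.
\end{theorem}

No sharpness of the constant $2/\pi$ is claimed. Sections \ref{sec:idea}--\ref{sec:main} prove Theorem~\ref{thm:counter}; Section~\ref{sec:smooth} proves Theorem~\ref{thm:positive} and uses only the first paragraph of Section~\ref{sec:idea}.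

\section{Alternation, and how to hide an even term}\label{sec:idea}

We identify best approximations by \emph{Chebyshev's alternation theorem}: a polynomial $p$ with $\deg p\le n$ equals $P_n$ if and only if there are points $x_0<\dots<x_{n+1}$ in $[-1,1]$ and a sign $\sigma=\pm1$ with $f(x_i)-p(x_i)=\sigma(-1)^i\|f-p\|$ for all $i$. Points at which a function takes the values $\pm$ its norm with alternating signs are called \emph{alternation points}. Thus, if $f-p$ has $N$ alternation points, then $p=P_n$ for every $n$ with $\deg p\le n\le N-2$. Also $\|f-P_n\|\to0$, by the Weierstrass approximation theorem.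

The Chebyshev polynomial $T_m$ has degree $m$ and is defined by $T_m(\cos\theta)=\cos m\theta$. Hence $|T_m|\le1$ on $[-1,1]$, $T_m\circ T_l=T_{ml}$, and $T_m(\cos\frac{j\pi}m)=(-1)^j$ for $0\le j\le m$. For odd $m$ the polynomial $T_m$ is odd, so $T_m(0)=0$ and $T_m(\pm1)=\pm1$.

Two examples contain the two ingredients of the construction. Let
\[
r(x)=x^2(1-x^2)=\tfrac18\bigl(1-T_4(x)\bigr),
\]
the even polynomial of least degree that vanishes at $0$ and at $\pm1$, and take $f=x+\varepsilon r$ with $0<\varepsilon\le\frac12$. Since $\varepsilon x^2(1+|x|)\le1$, we have $|x|+\varepsilon r(x)\le1$, so $\|f\|=1$ and $f(\pm1)=\pm1$. These two alternation points give $P_0=0$: the even term is invisible, because it vanishes where the odd term is extremal and fits under the slack $1-|x|$ elsewhere. For $n\ge4$ we have $P_n=f$, and $P_n(0)=0$ because $r(0)=0$. In between the example fails. For $1\le n\le3$ the polynomial $x+\varepsilon/8$ leaves the error $-\varepsilon T_4/8$, which has five alternation points,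 so $P_n(0)=\varepsilon/8$. The odd cover $x$ has been absorbed at degree $1$, but $r$ cannot be absorbed before degree $4$.

The second example shows an odd function that is never absorbed. Let $0<\delta<1$ and $h=\sum_{l\ge0}\delta^lT_{3^l}$. The tail $\sum_{l\ge i}\delta^lT_{3^l}$ has norm at most $\delta^i/(1-\delta)$, and at $\cos(j\pi/3^i)$ every $T_{3^l}$ with $l\ge i$ equals $\cos(3^{l-i}j\pi)=(-1)^j$. So the tail has $3^i+1$ alternation points, and the partial sum $\sum_{l<i}\delta^lT_{3^l}$, of degree $3^{i-1}$, is $P_n$ for $3^{i-1}\le n\le3^i-1$. All best approximations are partial sums, and each tail $\delta^ih\circ T_{3^i}$ is a rescaled copy of $h$.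

We combine the two examples by hiding a term $r\circ T_{\nu^i}$ under the $i$th tail $\delta^ih\circ T_{\nu^i}$ of a self-similar odd function $h$, with $\nu$ odd. The hidden term has degree $4\nu^i$, so the tail must remain the error of best approximation up to degree $4\nu^i-1$ at least. If $h$ has $N$ alternation points, among them $\pm1$, then $h\circ T_{\nu^i}$ has $(N-1)\nu^i+1$, which suffices up to degree $(N-1)\nu^i-1$. So we need $N-1\ge4$, and $N$ is even because $h(-1)=-h(1)$. Hence $h$ needs six alternation points $\pm1,\pm x_1,\pm x_2$. The even part of $f$ has to vanish at them, and $r$ does not vanish at $x_1,x_2$. The later terms of the even series must cancel $r$ there, and for this we give them a weight $\lambda(x)=l_0+l_1x^2$ with two free parameters.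

\section{Reduction to one inequality}\label{sec:reduction}

Let $\delta=\frac35$, let $k$ be an odd positive integer, and put $\nu=27k$ and $T=T_\nu$. Let
\[
q=\alpha_5T_5+\alpha_3T_3+\alpha_1T_1,\quad \alpha_5+\alpha_3+\alpha_1=1,\qquad Q=q+\alpha_9T_9+\alpha_{27}T_{27},\quad \alpha_9,\alpha_{27}>0,
\]
and let $\lambda(x)=l_0+l_1x^2$ satisfy $|\lambda|\le\delta$ on $[-1,1]$. Put $\Lambda_i=\prod_{l<i}\lambda\circ T_{\nu^l}$, so that $\Lambda_0=1$ and $|\Lambda_i|\le\delta^i$, and define
\[
h=\sum_{i\ge0}\delta^i\,Q\circ T_{\nu^i},\qquad \gamma=\sum_{i\ge0}\Lambda_i\cdot(r\circ T_{\nu^i}),\qquad M=\frac{Q(1)}{1-\delta}.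
\]
Both series converge uniformly. Since $\nu$ is odd, $h$ is odd and $\gamma$ is even, $h(\pm1)=\pm M$, and $\gamma(\pm1)=0$ because $r(\pm1)=0$. From $\Lambda_{i+l}=\Lambda_i\cdot(\Lambda_l\circ T_{\nu^i})$ we see that the sums over $l\ge i$ in the two series are $\delta^ih\circ T_{\nu^i}$ and $\Lambda_i\cdot(\gamma\circ T_{\nu^i})$. For $i=1$ this reads
\begin{equation}\label{eq:selfsim}
h=Q+\delta\,h\circ T,\qquad \gamma=r+\lambda\cdot(\gamma\circ T).
\end{equation}
The part $q$ is absorbed at degree $5$ together with $r$. The terms $T_9$ and $T_{27}$ give two more parameters, and their degrees are chosen so that they can be absorbed one at a time as in the second example: each of $27$ and $\nu$ is an odd multiple of $9$, and $\nu$ is an odd multiple of $27$.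

\begin{proposition}\label{prop:reduction}
Suppose that for some $\varepsilon>0$
\begin{itemize}
\item[(i)] $|h|+\varepsilon|\gamma|\le M$ on $[-1,1]$;
\item[(ii)] there are angles $0=\theta_0<\theta_1<\dots<\theta_5=\pi$ with $h(\cos\theta_j)=(-1)^jM$.
\end{itemize}
Then all best approximations $P_n$ to $f=h+\varepsilon\gamma$ satisfy $P_n(0)=0$.
\end{proposition}

\begin{proof}
For $i\ge0$ define the polynomials
\begin{align*}
S_i&=\sum_{l<i}\bigl(\delta^lQ\circ T_{\nu^l}+\varepsilon\Lambda_l\cdot(r\circ T_{\nu^l})\bigr),\\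
S_i^{+}&=S_i+\delta^iq\circ T_{\nu^i}+\varepsilon\Lambda_i\cdot(r\circ T_{\nu^i}),\qquad
S_i^{++}=S_i^{+}+\delta^i\alpha_9T_9\circ T_{\nu^i}.
\end{align*}
They vanish at $0$, because $T_{\nu^l}(0)=0$ and $Q,q,T_9,r$ vanish at $0$. The degree of $\Lambda_l\cdot(r\circ T_{\nu^l})$ is at most $2\frac{\nu^l-1}{\nu-1}+4\nu^l\le5\nu^l$. Therefore $S_0=0$, $\deg S_i\le27\nu^{i-1}$ for $i\ge1$, $\deg S_i^+\le5\nu^i$ and $\deg S_i^{++}\le9\nu^i$. We show that the errors $f-S_i$, $f-S_i^+$, $f-S_i^{++}$ have $5\nu^i+1$, $9\nu^i+1$, $27\nu^i+1$ alternation points. The alternation theorem then gives $P_n=S_i$ for $27\nu^{i-1}\le n\le5\nu^i-1$ (for $0\le n\le4$ if $i=0$), $P_n=S_i^+$ for $5\nu^i\le n\le9\nu^i-1$, and $P_n=S_i^{++}$ for $9\nu^i\le n\le27\nu^i-1$. These ranges cover all $n\ge0$.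

\emph{The first error} is $f-S_i=\delta^ih\circ T_{\nu^i}+\varepsilon\Lambda_i\cdot(\gamma\circ T_{\nu^i})$. By (i) and $|\Lambda_i|\le\delta^i$ its norm is at most $\delta^iM$. Since $h$ is odd, $h(\cos(\psi+\pi))=-h(\cos\psi)$, so $h(\cos(m\pi+\theta_j))=(-1)^{m+j}M=(-1)^{5m+j}M$, and (i) forces $\gamma(\cos(m\pi+\theta_j))=0$. Hence at $x=\cos\bigl((m\pi+\theta_j)/\nu^i\bigr)$ the error equals $(-1)^{5m+j}\delta^iM$. The angles $m\pi+\theta_j$ with $0\le m<\nu^i$ and $0\le j\le4$, followed by $\nu^i\pi$, form an increasing list in $[0,\nu^i\pi]$ in which $m\pi+\theta_j$ has position $5m+j$. This gives $5\nu^i+1$ alternation points.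

\emph{The second error} is, by \eqref{eq:selfsim},
\[
f-S_i^+=\delta^i\bigl(\alpha_9T_9+\alpha_{27}T_{27}+\delta\,h\circ T\bigr)\circ T_{\nu^i}+\varepsilon\Lambda_i\cdot\bigl(\lambda\cdot(\gamma\circ T)\bigr)\circ T_{\nu^i}.
\]
Since $|\lambda|\le\delta$, condition (i) bounds its norm by $\delta^i(\alpha_9+\alpha_{27}+\delta M)$. Let $x=\cos(j\pi/9\nu^i)$ with $0\le j\le9\nu^i$, so that $y=T_{\nu^i}(x)=\cos(j\pi/9)$. Then $T_9(y)=T_{27}(y)=T(y)=(-1)^j$, because $3$ and $3k$ are odd; hence $h(T(y))=(-1)^jM$ and $\gamma(T(y))=0$, and the error equals $(-1)^j\delta^i(\alpha_9+\alpha_{27}+\delta M)$. The positivity of $\alpha_9$ and $\alpha_{27}$ is what makes this value equal to the bound.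

\emph{The third error} is the second with the $T_9$ term deleted, so its norm is at most $\delta^i(\alpha_{27}+\delta M)$. At $x=\cos(j\pi/27\nu^i)$, $0\le j\le27\nu^i$, we have $y=\cos(j\pi/27)$ and $T_{27}(y)=T(y)=(-1)^j$, because $k$ is odd, and the error equals $(-1)^j\delta^i(\alpha_{27}+\delta M)$.
\end{proof}

\section{What the inequality demands}\label{sec:design}

From here to the end of Section~\ref{sec:main}, a function on $[-1,1]$ is regarded as an even $2\pi$-periodic function of the angle $\theta$, where $x=\cos\theta$, and is denoted by the same letter; $\equiv$ means congruence modulo $2\pi$. Composition with $T$ becomes $\theta\mapsto\nu\theta$, and $r(\theta)=\frac14\sin^22\theta\in[0,\frac14]$. The natural quantities are the \emph{deficits} $D=M-h$ and $K=Q(1)-Q$, where $Q(1)=1+\alpha_9+\alpha_{27}$ is the value at $x=1$. Explicitly,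
\begin{align*}
K(\theta)&=K_0(\theta)+\alpha_{27}(1-\cos27\theta),\\
K_0(\theta)&=\alpha_5(1-\cos5\theta)+\alpha_3(1-\cos3\theta)+\alpha_1(1-\cos\theta)+\alpha_9(1-\cos9\theta).
\end{align*}
Since $M=Q(1)+\delta M$, the relations \eqref{eq:selfsim} become
\begin{equation}\label{eq:rec}
D(\theta)=K(\theta)+\delta D(\nu\theta),\qquad \gamma(\theta)=r(\theta)+\lambda(\theta)\gamma(\nu\theta),
\end{equation}
and $D(0)=\gamma(0)=0$. Because $h(\pi-\theta)=-h(\theta)$ and $\gamma(\pi-\theta)=\gamma(\theta)$, condition (i) is equivalent to $D\ge\varepsilon|\gamma|$, and (ii) holds if $D$ vanishes at two angles $a,b$ with $0<\pi-b<a<\pi-a<b<\pi$.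

In the second example of Section~\ref{sec:idea} the deficit $1-\cos\theta$ of each term is nonnegative, and the norm of $h$ comes for free. That is impossible here. Suppose that $D\ge\varepsilon|\gamma|$ and $D(p)=0$ with $0<p<\pi$. Then $\gamma(p)=0$; also $p\ne\pi/2$ since $h(\pi/2)=0$, so $r(p)\neq0$. By \eqref{eq:rec}, $\gamma(\nu p)\ne0$, hence $D(\nu p)>0$ and $K(p)=-\delta D(\nu p)<0$. So $K$ must be negative at $a$ and $b$, and the next level of the series must make up the difference. The rest of this section explains, without proofs, how the parameters of Section~\ref{sec:parameters} are found.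

\emph{Orbits.} The shortest admissible orbits under $\theta\mapsto\nu\theta$ are $a\mapsto\pm w\mapsto0$ and $b\mapsto\pm w\mapsto0$. Then $D(w)=K(w)$ and $\gamma(w)=r(w)$, so the requirements at $p=a,b$ are $K(p)=-\delta K(w)$ and $\lambda(p)=-r(p)/r(w)$. The latter two equations determine $l_0$ and $l_1$.

\emph{Wells.} Around $a$ there is an interval on which $K<0$, and multiplication by $\nu$ must send it to a region where $K>0$; so its length must be of order $1/\nu$. A large $\alpha_{27}$ achieves this: the graph of $K$ becomes a row of narrow wells near the points $g_j=2\pi j/27$, with bottoms near the heights $K_0(g_j)$. The three free coefficients of $K_0$ are used to bring the wells at $g_6=80^\circ$, $g_{11}=146\frac23{}^\circ$, $g_{12}=160^\circ$ down to height about $0$; they will contain $a,w,b$. The other wells, except the one at $0$, turn out to stay at a positive height.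

\emph{Position of the wells.} Write $\theta=g_j+y/\nu$; since $\nu g_j\equiv0$, we have $\nu\theta\equiv y$. Then $K(\theta)\approx K_0(g_j)+K_0'(g_j)\,y/27k+\alpha_{27}\,y^2/2k^2$. With $\alpha_{27}=k/\tau$ the linear and the quadratic term have the same order $1/k$, and the vertex of the parabola is at $y=-\tau K_0'(g_j)/27$. Thus $\tau$ controls where the negative intervals are sent. Up to sign and modulo $2\pi$, the vertices of the wells at $g_6$ and $g_{12}$ should fall near the middle of $(g_6,g_{12})$, so that the images can contain $w$ and still avoid both dangerous wells; the vertex of the well at $g_{11}$ should be close to a multiple of $2\pi$, so that $w$ lies near the bottom of its well. The value $\tau=234.8$ meets all three requirements (Figure~\ref{fig:cells}).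

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.43cm,y=0.6cm]
\draw (0,0)--(27,0);
\foreach \m in {1,3,...,27} \draw (\m,-0.2)--(\m,0.2);
\foreach \j in {0,...,13} \node[below,font=\scriptsize] at (2*\j,-0.15) {$\j$};
\foreach \m in {0,12,22,24} \fill (\m,0) circle (2pt);
\node[above] at (0,0.15) {$0$};
\node[above] at (12,0.15) {$a$};
\node[above] at (22,0.15) {$w$};
\node[above] at (24,0.15) {$b$};
\node[right] at (27,0) {$\pi$};
\draw[->] (12.5,0.8) to[bend left=22] (21.3,0.8);
\draw[->] (24,1.05) to[bend right=80] (22.3,1.05);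
\draw[->] (21.9,1.15) to[bend right=22] (0.4,0.9);
\draw[very thick] (13.56,-1.25)--(22.92,-1.25);
\node[below] at (18.2,-1.25) {$(1.578,\,2.667)$};
\end{tikzpicture}
\caption{The interval $[0,\pi]$ cut into the cells $I_j$ centered at $g_j=2\pi j/27$, $0\le j\le13$. The function $K$ comes close to $0$ only near the four marked points and is negative only near $a$ and $b$. Arrows show the action of $\theta\mapsto\pm\nu\theta$ modulo $2\pi$. The neighborhoods of $a$ and $b$ on which $K<\varepsilon r$ are mapped into the thick interval, which contains $w$ and avoids the cells $I_6$ and $I_{12}$.}\label{fig:cells}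
\end{figure}

\section{The parameters}\label{sec:parameters}

Fix $\tau=234.8$ and $d=0.15$, and for odd $k$ put
\[
\alpha_{27}=\frac k\tau,\qquad \varepsilon=\frac1{100\tau k}.
\]
Let $a_0=g_6$, $w_0=g_{11}$, $b_0=g_{12}$. Define $w=w_0+\eta_w/\nu$ with $\eta_w=14\pi$, and for $p\in\{a,b\}$ define
\[
p=p_0+\frac{\eta_p}\nu,\qquad \eta_p=\sigma_pw-2\pi n_p,\qquad (\sigma_a,n_a)=(-1,5),\quad(\sigma_b,n_b)=(1,12).
\]
Since $\nu g_j\equiv0$,
\begin{equation}\label{eq:orbits}
\nu w\equiv0,\qquad \nu p\equiv\sigma_pw\quad(p=a,b).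
\end{equation}
The coefficients $\alpha_3,\alpha_1,\alpha_9$, with $\alpha_5=1-\alpha_3-\alpha_1$, are to solve the linear system
\begin{equation}\label{eq:system}
2\tau k\,K(p)=v_p\quad(p=a,b,w),\qquad v_a=v_b=-\delta d=-0.09,\quad v_w=d,
\end{equation}
and $l_0,l_1$ are to solve
\begin{equation}\label{eq:lambda}
\lambda(p)=-r(p)/r(w)\quad(p=a,b).
\end{equation}
``Large $k$'' means all sufficiently large odd $k$, and the constants implied by $O(\cdot)$ do not depend on $k$. Decimals are rounded in the last digit shown.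

\begin{lemma}\label{lem:limits}
For large $k$ the following hold.
\begin{itemize}
\item[(a)] The system \eqref{eq:system} has a unique solution, and $\alpha_m=\alpha_m^*+O(1/k)$ for $m=1,3,5,9$, where
\begin{gather*}
\alpha_5^*=2-2\cos80^\circ=1.652704,\qquad \alpha_1^*=1-2\cos20^\circ=-0.879385,\\
\alpha_3^*=1-\alpha_5^*-\alpha_1^*=0.226682,\qquad \alpha_9^*=0.921489 .
\end{gather*}
In particular $\alpha_9>0$.
\item[(b)] $K_0(g_j)\ge0.5$ for $1\le j\le13$, $j\notin\{6,11,12\}$.
\item[(c)] Let $K_0^*$ be $K_0$ with the coefficients $\alpha_m^*$, let $y_p=-\frac\tau{27}K_0^{*\prime}(p_0)$ for $p=a,b,w$, and let $\rho=y_w-\eta_w$. Then $0<\rho<0.2832$, $\rho^2<0.081$, and for $p=a,b$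
\[
|\eta_p|<100,\qquad (\eta_p-y_p)^2<0.193,\qquad 2.121<\sigma_p(y_p+2\pi n_p)<2.124 .
\]
\item[(d)] The system \eqref{eq:lambda} has a unique solution, with $|l_1|\le1$ and $|\lambda|\le\delta$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Eliminating $\alpha_5$, we have
\[
K_0(\theta)=(1-\cos5\theta)+\alpha_3(\cos5\theta-\cos3\theta)+\alpha_1(\cos5\theta-\cos\theta)+\alpha_9(1-\cos9\theta).
\]
For $p=a,b,w$ the numbers $p-p_0$ and $v_p/2\tau k$ are $O(1/k)$, and $27p\equiv\eta_p/k$ gives $\alpha_{27}(1-\cos27p)\le\eta_p^2/2\tau k=O(1/k)$. So the matrix and the right side of \eqref{eq:system}, divided by $2\tau k$, differ by $O(1/k)$ from those of the limit system $K_0(a_0)=K_0(b_0)=K_0(w_0)=0$. As $\cos9a_0=\cos9b_0=1$ and $\cos9w_0=-\frac12$, the rows of the limit matrix are $(1.26604,\,0.59240,\,0)$, $(0.67365,\,1.11334,\,0)$ and a row ending in $\frac32$. The determinant is $\frac32\cdot1.0105\ne0$, so for large $k$ the solution exists, is unique, and lies within $O(1/k)$ of the limit solution.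

Let $q^*$ be $q$ with the stated coefficients. The first two limit equations say $q^*(80^\circ)=q^*(160^\circ)=1$. Here $\alpha_3^*=2\cos80^\circ+2\cos20^\circ-2$ and $\cos3\theta=-\frac12$ at both angles, and the formula $2\cos u\cos v=\cos(u+v)+\cos(u-v)$ gives, term by term,
\begin{align*}
q^*(80^\circ)&=(\cos40^\circ+\tfrac12)+(1-\cos80^\circ-\cos20^\circ)+(2\cos80^\circ-\tfrac12),\\
q^*(160^\circ)&=(2\cos80^\circ-1+\cos20^\circ)+(1-\cos80^\circ-\cos20^\circ)+(1+\cos40^\circ-\cos20^\circ).
\end{align*}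
Both equal $1+\cos40^\circ+\cos80^\circ-\cos20^\circ$, which is $1$ because $\cos40^\circ+\cos80^\circ=2\cos60^\circ\cos20^\circ$. The third equation is $\frac32\alpha_9^*=q^*(w_0)-1$, and $q^*(w_0)=0.973045\,\alpha_5^*+0.173648\,\alpha_3^*-0.835488\,\alpha_1^*=2.382233$.

(b) We have $K_0^*(g_j)=1-q^*(g_j)+\alpha_9^*(1-\cos9g_j)$, and the last term is $0$ if $3\mid j$ and $\frac32\alpha_9^*=1.3822$ otherwise. The values are as follows.
\begin{center}
\begin{tabular}{r|rrr|r|r}
$j$&$\cos5g_j$&$\cos3g_j$&$\cos g_j$&$q^*(g_j)$&$K_0^*(g_j)$\\ \hline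
1&$0.3961$&$0.7660$&$0.9730$&$-0.03$&$2.41$\\
2&$-0.6862$&$0.1736$&$0.8936$&$-1.88$&$4.26$\\
3&$-0.9397$&$-0.5000$&$0.7660$&$-2.34$&$3.34$\\
4&$-0.0581$&$-0.9397$&$0.5972$&$-0.83$&$3.22$\\
5&$0.8936$&$-0.9397$&$0.3961$&$0.92$&$1.47$\\
7&$-0.2868$&$0.1736$&$-0.0581$&$-0.38$&$2.77$\\
8&$-0.9932$&$0.7660$&$-0.2868$&$-1.22$&$3.60$\\
9&$-0.5000$&$1.0000$&$-0.5000$&$-0.16$&$1.16$\\
10&$0.5972$&$0.7660$&$-0.6862$&$1.76$&$0.62$\\
13&$-0.8355$&$-0.9397$&$-0.9932$&$-0.72$&$3.10$
\end{tabular}
\end{center}
All exceed $0.6$, and $K_0=K_0^*+O(1/k)$ by (a).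

(c) From $K_0^{*\prime}=5\alpha_5^*\sin5\theta+3\alpha_3^*\sin3\theta+\alpha_1^*\sin\theta+9\alpha_9^*\sin9\theta$, where $\sin9\theta=0$ at $a_0$ and $b_0$,
\begin{align*}
K_0^{*\prime}(a_0)&=5.311687-0.588936-0.866025=3.85673,\\
K_0^{*\prime}(b_0)&=8.137977+0.588936-0.300767=8.42615,\\
K_0^{*\prime}(w_0)&=1.905698+0.669713-0.483230-7.182295=-5.09011 .
\end{align*}
Multiplying by $-\tau/27=-8.696296$ gives $y_a=-33.5392$, $y_b=-73.2763$, $y_w=44.2651$. With $w\to w_0=22\pi/27=2.559816$ we get $\eta_a\to-33.9757$ and $\eta_b\to-72.8384$, while $\eta_w=43.9823$. Hence $(\eta_a-y_a)^2\to0.1905$, $(\eta_b-y_b)^2\to0.1917$, and $\rho=0.2828$. Finally $-(y_a+10\pi)=2.1233$ and $y_b+24\pi=2.1220$.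

(d) We have $\sin^22w_0=0.8431$, $\sin^22a_0=0.1170$, $\sin^22b_0=0.4132$, so the right sides of \eqref{eq:lambda} tend to $-0.1387$ and $-0.4901$. Since $\cos^2a_0=0.0302$ and $\cos^2b_0=0.8830$ are different, the system is uniquely solvable, and $l_1\to-0.412$, $l_0\to-0.126$, $l_0+l_1\to-0.538$. As $\lambda$ is affine in $x^2\in[0,1]$, it lies between $l_0$ and $l_0+l_1$, so $|\lambda|\le0.55<\delta$.
\end{proof}

By (a) and (d) the data satisfy the assumptions of Section~\ref{sec:reduction}, so $h$, $\gamma$, $D$ are defined. By (a), $K_0$, $K_0'$, $K_0''$ are bounded uniformly in $k$; let $L\ge1$ be a Lipschitz constant of $K_0$ valid for all large $k$.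

\section{Lower bounds for $K$}\label{sec:K}

The \emph{cell} $I_j$, $|j|\le13$, is the interval $\{g_j+s:|s|\le\pi/27\}$. Modulo $2\pi$ the cells cover the line. The quotient $(1-\cos v)/v^2=\frac12\bigl(\sin\frac v2/\frac v2\bigr)^2$ decreases on $(0,2\pi)$ and equals $0.158$ at $v=3.5$, so
\begin{equation}\label{eq:cos}
1-\cos27s\ge\tfrac{729}8s^2\ge91s^2\qquad(|27s|\le3.5).
\end{equation}
Since $27g_j\equiv0$, on $I_j$ we obtain
\begin{equation}\label{eq:well}
K(g_j+s)\ge K_0(g_j+s)+91\alpha_{27}s^2\ge K_0(g_j)-L|s|+91\alpha_{27}s^2 .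
\end{equation}

\begin{lemma}[Harmless cells]\label{lem:harmless}
For large $k$:
\begin{itemize}
\item[(a)] $K\ge0.3$ on $I_j$ if $|j|\notin\{0,6,11,12\}$;
\item[(b)] $K(s)-\varepsilon r(s)\ge80\alpha_{27}s^2$ on $I_0$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The minimum of $-L|s|+91\alpha_{27}s^2$ is $-L^2/364\alpha_{27}$, which tends to $0$. Use \eqref{eq:well}, Lemma~\ref{lem:limits}(b) and the evenness of $K$.
(b) Since $K_0(0)=K_0'(0)=0$, we have $|K_0(s)|\le Cs^2$ with $C$ independent of $k$; also $r(s)\le s^2$. By \eqref{eq:well}, $K-\varepsilon r\ge(91\alpha_{27}-C-\varepsilon)s^2$, and $\alpha_{27}\to\infty$.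
\end{proof}

In the three remaining wells we need the shape of the bottom on the scale $1/\nu$, and a crude bound further out.

\begin{lemma}[The wells at $a_0,b_0,w_0$]\label{lem:wells}
Let $p\in\{a,b,w\}$.
\begin{itemize}
\item[(a)] For each fixed $Y$, uniformly in $|y|\le Y$,
\[
2\tau k\,K(p_0+y/\nu)=(y-y_p)^2-(\eta_p-y_p)^2+v_p+O(1/k).
\]
\item[(b)] There is $Y_0$ such that, for large $k$, $K(p_0+s)\ge1/k$ whenever $Y_0/\nu\le|s|\le\pi/27$.
\item[(c)] For large $k$, $K\ge\varepsilon/4$ on $I_{11}$.
\end{itemize}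
\end{lemma}

\begin{proof}
(a) We may assume $Y\ge100>|\eta_p|$. Taylor's formula and $K_0'(p_0)=K_0^{*\prime}(p_0)+O(1/k)$ give $K_0(p_0+y/\nu)=K_0(p_0)+\frac{y}{27k}K_0^{*\prime}(p_0)+O(k^{-2})$, and $\alpha_{27}(1-\cos\frac yk)=\frac{y^2}{2\tau k}+O(k^{-3})$. Hence
\[
2\tau k\,K(p_0+y/\nu)=2\tau kK_0(p_0)+y^2-2y_py+O(1/k).
\]
At $y=\eta_p$ the left side is $v_p$ by \eqref{eq:system}, so $2\tau kK_0(p_0)=v_p-\eta_p^2+2y_p\eta_p+O(1/k)$. Substituting gives (a), and also $|K_0(p_0)|\le C_1/k$ for a constant $C_1$.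

(b) Choose $Y_0$ with $91Y_0/27\tau\ge2L$ and $LY_0/27\ge C_1+1$. If $|s|\ge Y_0/\nu$, then $91\alpha_{27}|s|\ge91Y_0/27\tau\ge2L$, so \eqref{eq:well} gives $K\ge L|s|-C_1/k\ge(LY_0/27-C_1)/k\ge1/k$.

(c) Note that $2\tau k\cdot\varepsilon/4=0.005$ and $\varepsilon/4<1/k$. For $|s|\ge Y_0/\nu$ use (b). For $|s|\le Y_0/\nu$, part (a) gives $2\tau kK\ge d-\rho^2-O(1/k)\ge0.15-0.081-O(1/k)\ge0.06$.
\end{proof}

Part (c) needs $d>\rho^2$; in the next section $\delta d$ has to be small enough to keep the negative intervals short. The last estimate measures the rise of $K$ from $w$, on the scale of a whole cell.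

\begin{lemma}\label{lem:rise}
Let $A_1=L+378\pi/\tau$. For large $k$ and $|27s|\le3.5$,
\[
K(w+s)-K(w)\ge90\alpha_{27}s^2-A_1|s| .
\]
\end{lemma}

\begin{proof}
Put $u=14\pi/k$, so $27w\equiv u$. Then
\[
\cos u-\cos(u+27s)=(1-\cos27s)\cos u+\sin u\sin27s\ge(1-\cos27s)\cos u-27u|s| .
\]
Multiply by $\alpha_{27}$. By \eqref{eq:cos} and $\cos u\to1$ the first term is at least $90\alpha_{27}s^2$, and $27u\alpha_{27}=378\pi/\tau$. The increment of $K_0$ is at least $-L|s|$.
\end{proof}

\section{The main inequality and the counterexample}\label{sec:main}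

Let $\Phi=D-\varepsilon|\gamma|$, a continuous, even, $2\pi$-periodic function with $\Phi(0)=0$, and let $-\mu\le0$ be its minimum. We have to show $\mu=0$. Put
\[
R(\theta)=r(\theta)+\lambda(\theta)r(\nu\theta),\qquad F(\theta)=K(\theta)+\delta K(\nu\theta)-\varepsilon|R(\theta)| .
\]
One application of \eqref{eq:rec} gives $\Phi(\theta)=K(\theta)+\delta D(\nu\theta)-\varepsilon|r(\theta)+\lambda(\theta)\gamma(\nu\theta)|$. Two applications give $D(\theta)=K(\theta)+\delta K(\nu\theta)+\delta^2D(\nu^2\theta)$ and $\gamma(\theta)=R(\theta)+\lambda(\theta)\lambda(\nu\theta)\gamma(\nu^2\theta)$. With $|\lambda|\le\delta$ these yield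
\begin{align}
\Phi(\theta)&\ge K(\theta)-\varepsilon r(\theta)+\delta\,\Phi(\nu\theta),\label{eq:one}\\
\Phi(\theta)&\ge F(\theta)+\delta^2\Phi(\nu^2\theta).\label{eq:two}
\end{align}
The plan is to prove $\Phi\ge-\delta\mu$ everywhere, which forces $\mu\le\delta\mu$ and so $\mu=0$. Where $K\ge\varepsilon r$, inequality \eqref{eq:one} does this, and where $F\ge0$, inequality \eqref{eq:two} does. Neither covers the immediate neighborhood of $a$ and $b$. There $F(a)=F(b)=0$, and since $w$ is not exactly the bottom of its well ($\rho\ne0$), $F$ may be negative, by an amount linear in the distance. But $\nu^2a\equiv\nu^2b\equiv0$, and near $0$ the function $\Phi$ grows at least linearly: $K$ itself is only quadratic at $0$, but the later terms of the series see the angle magnified by powers of $\nu$.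

\begin{lemma}[Growth at $0$]\label{lem:cusp}
Let $c_0=80/27\tau$. For large $k$ and $|\phi|\le1$, $\Phi(\phi)\ge c_0|\phi|-\delta\mu$.
\end{lemma}

\begin{proof}
The interval $[-1,1]$ lies in $I_{-4}\cup\dots\cup I_4=[-\pi/3,\pi/3]$. By Lemma~\ref{lem:harmless}, $K-\varepsilon r\ge0$ on it. Moreover $K(s)-\varepsilon r(s)\ge c_0|s|$ for $1/\nu<|s|\le1$: in $I_0$ because $80\alpha_{27}s^2\ge80\alpha_{27}|s|/\nu=c_0|s|$, and in the other cells because $0.3-\varepsilon/4\ge0.15>c_0$. The case $\phi=0$ is $\Phi(0)=0$. For $\phi\ne0$ let $j\ge0$ be the largest integer with $\nu^j|\phi|\le1$; then $\nu^j|\phi|>1/\nu$. Applying \eqref{eq:one} at $\phi,\nu\phi,\dots,\nu^j\phi$, all in $[-1,1]$, we get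
\[
\Phi(\phi)\ge\delta^j\Phi(\nu^j\phi)\ge\delta^j\bigl(c_0\nu^j|\phi|-\delta\mu\bigr)\ge c_0|\phi|-\delta\mu,
\]
where the last step uses $\delta\nu\ge1$.
\end{proof}

\begin{proposition}\label{prop:main}
For large $k$, $D\ge\varepsilon|\gamma|$ everywhere.
\end{proposition}

\begin{proof}
Put $A_2=A_1+2$ and fix $Y\ge\max(Y_0,100)$ with $2Y/\tau\ge A_2$; these constants do not depend on $k$. We show that $\Phi(\theta)\ge-\delta\mu$ for every $\theta$.

If $K(\theta)\ge\varepsilon r(\theta)$, this follows from \eqref{eq:one}. So let $K(\theta)<\varepsilon r(\theta)\le\varepsilon/4$. Lemmas \ref{lem:harmless} and \ref{lem:wells}(c) exclude all cells except $I_{\pm6}$ and $I_{\pm12}$, and since $\Phi$ is even and periodic we may assume that $\theta=p_0+y/\nu$ lies in the cell centered at $p_0$, for $p=a$ or $p=b$. Write $\sigma=\sigma_p$.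

\emph{Locating $\nu\theta$.} Since $K(\theta)<1/k$, Lemma~\ref{lem:wells}(b) gives $|y|\le Y$. Then Lemmas \ref{lem:wells}(a) and \ref{lem:limits}(c), together with $2\tau kK(\theta)<0.005$, give
\[
(y-y_p)^2<0.193+0.09+0.005+O(1/k)<0.294,
\]
so $|y-y_p|<0.543$; they also give $2\tau kK(\theta)\ge-0.3$. Let $\psi=\sigma(y+2\pi n_p)$. Then $\nu\theta\equiv y\equiv\sigma\psi$, so $K(\nu\theta)=K(\psi)$, and by Lemma~\ref{lem:limits}(c)
\[
1.578<\psi<2.667 .
\]
This interval lies in $I_7\cup\dots\cup I_{11}=[13\pi/27,\,23\pi/27]\supset[1.513,\,2.676]$.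

\emph{Case 1: $\psi\in I_7\cup\dots\cup I_{10}$.} By Lemma~\ref{lem:harmless}(a) and $|R|\le1$ we have $F(\theta)\ge-0.3/2\tau k+0.3\,\delta-\varepsilon>0$, and \eqref{eq:two} gives $\Phi(\theta)\ge-\delta^2\mu$.

\emph{Case 2: $\psi\in I_{11}$.} Now $K(\psi)$ is small too, and we compare $\theta$ with $p$. Let $z=\nu(\theta-p)=y-\eta_p$. The definition of $\eta_p$ gives $\psi=\sigma(z+\sigma w)=w+\sigma z$. From $|\psi-w_0|\le\pi/27$ we get $|27z|\le\pi+14\pi/k\le3.5$. By \eqref{eq:system}, $K(p)+\delta K(w)=0$; by \eqref{eq:orbits} and \eqref{eq:lambda}, $R(p)=r(p)+\lambda(p)r(w)=0$. Therefore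
\begin{equation}\label{eq:Fsplit}
F(\theta)=\bigl[K(\theta)-K(p)\bigr]+\delta\bigl[K(w+\sigma z)-K(w)\bigr]-\varepsilon|R(\theta)-R(p)| .
\end{equation}
The points $\theta$ and $p$ are within $Y/\nu$ of $p_0$, and on that interval $|\sin27t|\le Y/k$, so $|K'|\le L+27\alpha_{27}Y/k=L+27Y/\tau=:C_Y$. Since $|r'|=\frac12|\sin4t|\le\frac12$ and $|\lambda'|=|l_1\sin2t|\le1$ (derivatives in the angle $t$), we have $|R'|\le\frac12+\frac14+\frac12\delta\nu\le\nu$. As $|\theta-p|=|z|/\nu$,
\begin{equation}\label{eq:small}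
|K(\theta)-K(p)|\le C_Y|z|/\nu,\qquad |R(\theta)-R(p)|\le|z| .
\end{equation}
Inserting \eqref{eq:small} and Lemma~\ref{lem:rise} in \eqref{eq:Fsplit}, and using $C_Y/\nu\le1$, $\varepsilon\le1$, we obtain
\begin{equation}\label{eq:Flower}
F(\theta)\ge54\alpha_{27}z^2-A_2|z| .
\end{equation}
Let $\phi=\nu z$, the displacement from $w$ on the scale of Lemma~\ref{lem:wells}(a). There are three ranges.

If $|\phi|>Y$, then $54\alpha_{27}|z|\ge\frac{54k}\tau\cdot\frac Y{27k}=2Y/\tau\ge A_2$, so $F(\theta)\ge0$ by \eqref{eq:Flower}, and $\Phi(\theta)\ge-\delta^2\mu$.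

If $1\le|\phi|\le Y$, apply Lemma~\ref{lem:wells}(a), with $Y+50$ in place of $Y$, to $w+\sigma z=w_0+(\eta_w+\sigma\phi)/\nu$, and subtract $2\tau kK(w)=v_w$:
\[
2\tau k\bigl[K(w+\sigma z)-K(w)\bigr]=(\sigma\phi-\rho)^2-\rho^2+O(1/k)\ge|\phi|(|\phi|-2\rho)-O(1/k)\ge0.4 .
\]
By \eqref{eq:small} and $|z|\le Y/\nu$, the other two terms of \eqref{eq:Fsplit}, multiplied by $2\tau k$, are at most $2\tau kC_YY/\nu^2$ and $0.02\,Y/\nu$ in absolute value, which is $O(1/k)$. So $F(\theta)>0$ and $\Phi(\theta)\ge-\delta^2\mu$.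

If $|\phi|\le1$, then $\nu\theta\equiv\sigma\psi=\sigma w+z$ and \eqref{eq:orbits} give $\nu^2\theta\equiv\phi$. By \eqref{eq:two}, \eqref{eq:Flower} and Lemma~\ref{lem:cusp},
\[
\Phi(\theta)\ge-A_2|\phi|/\nu+\delta^2c_0|\phi|-\delta^3\mu\ge-\delta^3\mu
\]
as soon as $\nu\ge A_2/\delta^2c_0$.

In all cases $\Phi(\theta)\ge-\delta\mu$. Taking the minimum over $\theta$ gives $\mu\le\delta\mu$, so $\mu=0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Fix a sufficiently large odd $k$ and let $f=h+\varepsilon\gamma$. Proposition~\ref{prop:main} says $M-h\ge\varepsilon|\gamma|$. Replacing $x$ by $-x$, with $h$ odd and $\gamma$ even, gives $M+h\ge\varepsilon|\gamma|$. This is (i) of Proposition~\ref{prop:reduction}.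

For $p=a,b$, the relations \eqref{eq:rec}, \eqref{eq:orbits}, \eqref{eq:system} give
\[
D(p)=K(p)+\delta D(w)=K(p)+\delta\bigl(K(w)+\delta D(0)\bigr)=0 .
\]
So $h=M$ at the angles $0,a,b$, and $h=-M$ at $\pi-b,\pi-a,\pi$ because $h(\pi-\theta)=-h(\theta)$. The angles $0,\ \pi-b,\ a,\ \pi-a,\ b,\ \pi$ are close to $0^\circ,20^\circ,80^\circ,100^\circ,160^\circ,180^\circ$, hence increasing, and carry the signs $+,-,+,-,+,-$. This is (ii), and Proposition~\ref{prop:reduction} gives $P_n(0)=0$ for all $n$.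

The even part of $f$ is $\varepsilon\gamma$, and $\gamma(w)=r(w)+\lambda(w)\gamma(0)=\frac14\sin^22w\ne0$. So $f$ is not odd.
\end{proof}

\begin{remark}\label{rem:holder}
The function $f$ is H\"older continuous. As a function of $\theta$, the $i$th term of $f=h+\varepsilon\gamma$ is bounded by $C\delta^i$ and its derivative by $C(\delta\nu)^i$, with $C$ independent of $i$; for $\Lambda_i$ this follows from $|\Lambda_i'|\le\delta^{i-1}\sum_{l<i}\nu^l$. If $\nu^{-N-1}<|\theta-\theta'|\le\nu^{-N}$, use the derivative bound for $i<N$ and the size bound for $i\ge N$. Both sums are at most a constant times $\delta^N=\nu^{-N\kappa}<(\nu|\theta-\theta'|)^\kappa$, where $\kappa=\log(1/\delta)/\log\nu$. For $\theta,\theta'\in[0,\pi]$ we have $|\cos\theta-\cos\theta'|\ge2\sin^2\frac{\theta-\theta'}2\ge2|\theta-\theta'|^2/\pi^2$, so $f$ is H\"older continuous in $x$ with exponent $\kappa/2$.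
\end{remark}

\section{Smooth even parts}\label{sec:smooth}

The proof of Theorem~\ref{thm:positive} has two independent steps. Alternation shows that every derivative of $G$ has a zero in $[0,1]$, and a function with this property whose derivatives grow more slowly than $(\pi/2)^m$ is constant.

The first step is visible for $m=0$. The error $e=f-P_1$ has three alternation points, and $e(0)=0$; if $e\neq0$, two consecutive ones lie on the same side of $0$. The even part of $P_1$ is the constant $P_1(0)=0$, so the even part of $e$ is $G(x^2)$, and at an alternation point it has, weakly, the sign of $e$. Thus there are $0<t_1<t_2\le1$ with, say, $G(t_1)\ge0\ge G(t_2)$, while $G(0)=0$. The graph of $G$ has one chord of slope $\ge0$ and one of slope $\le0$, so $G'$ has a zero. For general $m$ the slopes are replaced by divided differences. For distinct nodes $s_0,\dots,s_N$,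
\[
u[s_0,\dots,s_N]=\sum_{i=0}^N\frac{u(s_i)}{\prod_{l\ne i}(s_i-s_l)}
\]
is the coefficient of $t^N$ in the polynomial of degree at most $N$ that interpolates $u$ at the nodes; if $u\in C^N$, Rolle's theorem applied $N$ times to the interpolation error shows that it equals $u^{(N)}(\zeta)/N!$ for some $\zeta$ between the nodes.

\begin{lemma}\label{lem:zeros}
Let $f\in C[-1,1]$ have even part $G(x^2)$ with $G\in C^\infty[0,1]$, and let $P_{2m+1}(0)=0$ for all $m\ge0$. Then $G(0)=0$, and $G^{(m+1)}$ has a zero in $[0,1]$ for every $m\ge0$.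
\end{lemma}

\begin{proof}
First, $G(0)=f(0)=\lim_mP_{2m+1}(0)=0$. Fix $m$, let $e=f-P_{2m+1}$ and $E=\|e\|$, and write the even part of $P_{2m+1}$ as $\pi_m(x^2)$, so that $\deg\pi_m\le m$ and $\pi_m(0)=0$. Let $H=G-\pi_m$. Then $H(x^2)=\frac12(e(x)+e(-x))$, $H(0)=0$ and $H^{(m+1)}=G^{(m+1)}$. If $E=0$, then $H=0$ and $G^{(m+1)}=0$.

Let $E>0$. There are $x_0<\dots<x_{2m+2}$ and $\sigma=\pm1$ with $e(x_i)=\sigma(-1)^iE$, and no $x_i$ is $0$ because $e(0)=0$. Since $|e(-x_i)|\le E$, we have $\sigma(-1)^iH(x_i^2)\ge0$. Of the $2m+3$ points at least $m+2$ lie on one side of $0$, and they have consecutive indices. Squaring $m+2$ consecutive ones gives $0<t_1<\dots<t_{m+2}\le1$ and a sign $s=\pm1$ with $s(-1)^iH(t_i)\ge0$ for all $i$.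

In $H[t_1,\dots,t_{m+2}]$ the denominator of the $i$th term has sign $(-1)^{m+2-i}$, so $s(-1)^mH[t_1,\dots,t_{m+2}]\ge0$. In $H[0,t_1,\dots,t_{m+1}]$ the term of the node $0$ vanishes, and the denominator $t_i\prod_{l\ne i,\,l\le m+1}(t_i-t_l)$ has sign $(-1)^{m+1-i}$, so $s(-1)^mH[0,t_1,\dots,t_{m+1}]\le0$. Both divided differences are values of $G^{(m+1)}/(m+1)!$ on $[0,1]$, and the intermediate value theorem gives a zero.
\end{proof}

The odd degrees are the useful ones: for $n=2m$ the even part of $P_n$ has the same degree bound $m$ in $x^2$, but the $2m+2$ alternation points may split into $m+1$ on each side, one fewer than the argument needs.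

For the second step, a zero of $g'$ in $[0,1]$ gives $\|g'\|_{[0,1]}\le\|g''\|_{[0,1]}$, which would handle derivatives with $\liminf\|G^{(m)}\|_{[0,1]}=0$. To gain a factor $2/\pi$ at each differentiation we measure increments against the model $\sin(\pi t/2)$. For $g\in C^1[0,1]$ let
\[
N(g)=\sup_{0\le s<t\le1}\frac{|g(t)-g(s)|}{\sin(\pi(t-s)/2)} .
\]
By concavity $\sin(\pi\ell/2)\ge\ell$ on $[0,1]$, so $N(g)\le\|g'\|_{[0,1]}$, and $N(g)=0$ only for constant $g$.

\begin{lemma}\label{lem:contract}
If $g\in C^2[0,1]$ and $g'$ has a zero $\xi\in[0,1]$, then $N(g)\le\frac2\pi N(g')$.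
\end{lemma}

\begin{proof}
We have $|g'(u)|=|g'(u)-g'(\xi)|\le N(g')\sin\frac{\pi|u-\xi|}2$. So for $0\le s<t\le1$ and $\ell=t-s$ it suffices to show that
\[
J=\int_s^t\sin\frac{\pi|u-\xi|}2\,du\le\frac2\pi\sin\frac{\pi\ell}2 .
\]
Let $\xi\le s$, and put $s'=s-\xi$, $t'=t-\xi\le1$. Then
\[
J=\frac2\pi\Bigl(\cos\frac{\pi s'}2-\cos\frac{\pi t'}2\Bigr)=\frac4\pi\sin\frac{\pi(s'+t')}4\sin\frac{\pi\ell}4 .
\]
Since $0\le s'+t'=2t'-\ell\le2-\ell$, the first sine is at most $\cos\frac{\pi\ell}4$, and $J\le\frac4\pi\cos\frac{\pi\ell}4\sin\frac{\pi\ell}4=\frac2\pi\sin\frac{\pi\ell}2$. The case $\xi\ge t$ follows by the reflection $u\mapsto1-u$. Let $s<\xi<t$ and $\chi(v)=1-\cos\frac{\pi v}2$. Then $J=\frac2\pi\bigl(\chi(\xi-s)+\chi(t-\xi)\bigr)$. The function $\chi$ is convex on $[0,1]$ with $\chi(0)=0$, so $\chi(v)\le\frac v\ell\chi(\ell)$ for $0\le v\le\ell$, and $J\le\frac2\pi\chi(\ell)$. Finally $1-\cos v\le\sin v$ on $[0,\frac\pi2]$ gives $\chi(\ell)\le\sin\frac{\pi\ell}2$.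
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:positive}]
By Lemma~\ref{lem:zeros}, each of $G',G'',\dots$ has a zero in $[0,1]$. Applying Lemma~\ref{lem:contract} to $G,G',\dots,G^{(m-1)}$, we get
\[
N(G)\le\Bigl(\frac2\pi\Bigr)^mN(G^{(m)})\le\frac\pi2\Bigl(\frac2\pi\Bigr)^{m+1}\|G^{(m+1)}\|_{[0,1]}\qquad(m\ge0).
\]
The hypothesis on $G$ gives $N(G)=0$, so $G$ is the constant $G(0)=0$, and $f$ is odd.

Now let $f$ be entire with $|f(z)|\le Ce^{c|z|^2}$ and $c<\pi/2$; enlarging $c$, we may take $c>0$. The even part of $f$ is a power series in $z^2$, so it equals $G(z^2)$ with $G$ entire and $|G(t)|\le Ce^{c|t|}$ for complex $t$. Cauchy's estimate on the circle of radius $m/c$ about a point of $[0,1]$, followed by Stirling's formula, gives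
\[
\|G^{(m)}\|_{[0,1]}\le m!\,(c/m)^m\,Ce^{c+m}=O(c^m\sqrt m),
\]
and $(2c/\pi)^m\sqrt m\to0$. If $f$ has finite exponential type, then $|f(z)|\le Ce^{A|z|}$ for some $A$, and $A|z|\le|z|^2+A^2/4$ gives the bound with $c=1$.
\end{proof}

\begin{remark}
The function $G(t)=\sin(\pi t/2)$ has $G(0)=0$, each $G^{(m)}$ vanishes at $0$ or at $1$, and $(2/\pi)^m\|G^{(m)}\|_{[0,1]}=1$ for all $m$. So the conclusion of Lemma~\ref{lem:zeros} alone cannot give a better constant than $2/\pi$. This says nothing about the best constant in Theorem~\ref{thm:positive}.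
\end{remark}

\begin{thebibliography}{1}
\bibitem{SV} Saff and Varga, proof of the conjecture for entire functions of exponential type less than $\pi/2$.
\end{thebibliography}
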